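\title{Absolutely summing operators that are not integral\\ on the ball and polydisc algebras}

\begin{abstract}
Let $1<p<\infty$, $p\ne2$, and $n\ge2$. We show that the polydisc algebra $A(\mathbb D^n)$ and the ball algebra $A(\mathbb B_n)$ both carry a $p$-absolutely summing operator, with values in a reflexive space, that is not $p$-integral. The operator is assembled from finite rank operators in two variables whose $p$-summing norms stay bounded while their $p$-integral norms grow like a power of the number of blocks. The lower bounds come from one mechanism: a $p$-integral operator extends to all continuous functions on the boundary, compatibly with a circle action, and the extension can be tested separately on the low and the tall parts of holomorphic functions whose tall parts have disjoint supports.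
\end{abstract}

\section{The question and the results}\label{sec:intro}

\subsection{Summing and integral operators}

All Banach spaces are complex. We write $\mathbb D$ for the open unit disc, $\mathbb T$ for the unit circle and $m$ for normalized Haar measure on $\mathbb T$. For $n\ge1$ let $\mathbb D^n$ be the open unit polydisc and $\mathbb B_n$ the open unit ball of $\mathbb C^n$. The \emph{polydisc algebra} $A(\mathbb D^n)$ and the \emph{ball algebra} $A(\mathbb B_n)$ consist of the functions that are continuous on the closed domain and holomorphic in its interior, with the supremum norm. By the maximum principle, restriction embeds $A(\mathbb D^n)$ isometrically in $C(\mathbb T^n)$ and $A(\mathbb B_n)$ isometrically in $C(\partial\mathbb B_n)$. We write $\hat f(\alpha)$ for the Taylor coefficients at $0$ of a holomorphic function and for the Fourier coefficients of a function on a torus. For $f\in A(\mathbb D^n)$ the two meanings agree, and the Fourier coefficients with a negative index vanish, because $f(rz)\to f(z)$ uniformly as $r\to1$.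

Let $X,E$ be Banach spaces, $1\le p<\infty$, let $p'$ be the conjugate exponent, and let $T:X\to E$ be a bounded operator. The operator $T$ is \emph{$p$-absolutely summing} (briefly, $p$-summing) if there is a constant $C$ such that
\begin{equation}\label{eq:summing}
\Big(\sum_i\|Tx_i\|^p\Big)^{1/p}\le C\sup_{\|x^*\|\le1}\Big(\sum_i|x^*(x_i)|^p\Big)^{1/p}
\end{equation}
for all finite sequences $(x_i)$ in $X$. The least such $C$ is $\pi_p(T)$; sequences of length one show $\|T\|\le\pi_p(T)$. The operator $T$ is \emph{$p$-integral} if there are a probability space $(\Omega,\mu)$ and bounded operators $A:X\to L^\infty(\mu)$ and $B:L^p(\mu)\to E^{**}$ with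
\[
\iota_ET=B\,j\,A,
\]
where $j:L^\infty(\mu)\to L^p(\mu)$ is the formal identity and $\iota_E:E\to E^{**}$ is the canonical embedding. The infimum of $\|A\|\,\|B\|$ over all such factorizations is $i_p(T)$; we put $i_p(T)=\infty$ if there is none. Both quantities have the \emph{ideal property}
\begin{equation}\label{eq:ideal}
\pi_p(RTS)\le\|R\|\,\pi_p(T)\,\|S\|,\qquad i_p(RTS)\le\|R\|\,i_p(T)\,\|S\|
\end{equation}
for bounded $R$ and $S$. For $\pi_p$ use that $x^*\circ S$ has norm at most $\|S\|\,\|x^*\|$; for $i_p$ replace $A$ by $AS$ and $B$ by $R^{**}B$.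

Every $p$-integral operator is $p$-summing, with $\pi_p(T)\le i_p(T)$. Since $\iota_E$ is isometric, \eqref{eq:ideal} reduces this to the inequality
\begin{equation}\label{eq:j}
\pi_p(j)\le1 .
\end{equation}
To prove \eqref{eq:j}, note that the supremum in \eqref{eq:summing} equals $\sup\{\|\sum_i\alpha_ix_i\|:\|\alpha\|_{p'}\le1\}$, both being the supremum of $|\sum_i\alpha_ix^*(x_i)|$ over $\alpha$ and $x^*$. Let $t$ be this number for $f_1,\dots,f_l\in L^\infty(\mu)$. Outside a single null set we have $|\sum_i\alpha_if_i|\le t$ for all $\alpha$ in a countable dense subset of the unit ball of $\ell_{p'}^l$. Hence $\sum_i|f_i|^p\le t^p$ almost everywhere, and integration gives \eqref{eq:j}.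

For $p=2$ the converse holds on every Banach space, with $i_2=\pi_2$. For other $p$ the converse is a property that the domain $X$ may or may not have. The following question is Problem 11.2(a) of \cite{book}.

\medskip
\noindent\textbf{Question.} \emph{Let $1<p<\infty$, $p\ne2$, and $n\ge2$. Is every $p$-summing operator from $A(\mathbb D^n)$, respectively from $A(\mathbb B_n)$, to an arbitrary Banach space $p$-integral?}
\medskip

It is a separate question for each $p$, each $n$ and each of the two algebras.

\subsection{The simplest cases}\label{subsec:simple}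

Let $K$ be a compact metric space and $X$ a closed subspace of $C(K)$. \emph{Pietsch's domination theorem} states that for a $p$-summing operator $T:X\to E$ there is a Borel probability measure $W$ on $K$ with
\begin{equation}\label{eq:pietsch}
\|Tf\|\le\pi_p(T)\,\|f\|_{L^p(W)}\qquad(f\in X).
\end{equation}
The converse is elementary (Lemma \ref{lem:dom}). So $T$ is $p$-summing when it extends to an operator $\overline T$ on the closure $X_p(W)$ of $X$ in some $L^p(W)$, whereas $p$-integrality asks for a factorization through a \emph{whole} $L^p$ space. If there is a bounded projection $\Pi$ of $L^p(W)$ onto $X_p(W)$, we can take for $A$ the natural map $X\to L^\infty(W)$ and $B=\iota_E\overline T\,\Pi$, and we obtain $i_p(T)\le\|\Pi\|\,\pi_p(T)$. This settles three cases.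
\begin{itemize}
\item[(a)] If $X=C(K)$, then $X_p(W)=L^p(W)$, and $i_p=\pi_p$.
\item[(b)] If $p=2$, take the orthogonal projection, and $i_2=\pi_2$.
\item[(c)] Let $X=A(\mathbb D^n)$, $1<p<\infty$, and suppose that \eqref{eq:pietsch} holds with Haar measure $W$ on $\mathbb T^n$. By the theorem of M.~Riesz, the projection $\sum_ka_k\zeta^k\mapsto\sum_{k\ge0}a_k\zeta^k$ is bounded on $L^p(m)$, with norm $\varrho_p$ say. Applying it in each variable gives an operator $\Pi$ on $L^p(W)$ of norm at most $\varrho_p^n$. It fixes the elements of $X$ and maps the dense set of trigonometric polynomials into $X$, so it is a projection onto $X_p(W)$, and $i_p(T)\le\varrho_p^n\pi_p(T)$. This case covers every $p$-summing $T$ with $\|T(f\circ\theta)\|=\|Tf\|$ for all $\theta\in\mathbb T^n$, where $(f\circ\theta)(z)=f(\theta_1z_1,\dots,\theta_nz_n)$: write \eqref{eq:pietsch} for $f\circ\theta$, raise it to the power $p$ and integrate over $\theta$, which replaces $W$ by Haar measure.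
\end{itemize}
Case (c) suggests that for $1<p<\infty$ the algebras behave like $C(K)$ and that the answer should be yes. For $p=1$ the answer is no already in one variable (Proposition \ref{prop:p1}). The discussion also shows what a negative answer requires. It is not enough to find one measure $W$ for which $X_p(W)$ is badly complemented, since $W$ is not unique and a factorization may run through an unrelated measure space. All factorizations have to be excluded at once.

\subsection{Results}

\begin{theorem}\label{thm:main}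
Let $n\ge2$, $1<p<\infty$, $p\ne2$, and let $X$ be $A(\mathbb D^n)$ or $A(\mathbb B_n)$. There are a reflexive Banach space $E$ and a $p$-summing operator $T:X\to E$ that is not $p$-integral.
\end{theorem}

Thus the answer is negative for every $p$, every $n$ and both algebras. Theorem \ref{thm:main} follows from two quantitative statements in two variables. Put
\[
\sigma=\tfrac12\,\big|\tfrac12-\tfrac1p\big| ,
\]
which is positive exactly when $p\neq2$. The constant $c_p\ge1$ below depends only on $p$; it is defined in \eqref{eq:cp}.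

\begin{theorem}\label{thm:ball}
Let $1<p<\infty$, $p\ne2$. For all large $\kappa\in\mathbb N$ there is an operator $T$ of rank $\kappa$ from $A(\mathbb B_2)$ to a finite-dimensional space with $\pi_p(T)\le2c_p$ and $i_p(T)\ge\kappa^{\sigma}/(3c_p)$.
\end{theorem}

\begin{theorem}\label{thm:poly}
Let $1<p<\infty$, $p\ne2$. For all large $\kappa\in\mathbb N$ there is an operator $T$ from $A(\mathbb D^2)$ to a finite-dimensional space with $\pi_p(T)\le2c_p$ and $i_p(T)\ge\kappa^{\sigma/2}/(100c_p)$.
\end{theorem}

Section \ref{sec:ext} converts a bound on $i_p(T)$ into an extension of $T$ to $L^p(W)$ that commutes with a circle action; the case $p=1$ follows at once. Section \ref{sec:model} isolates, in a finite model without complex analysis, the reason why such an extension must have large norm when $p\ne2$. Section \ref{sec:ball} finds this model among the monomials of $A(\mathbb B_2)$. On the bidisc, case (c) above rules out so direct a construction; Section \ref{sec:poly} replaces the monomials by homogeneous polynomials that imitate functions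 of $\kappa$ independent variables. Section \ref{sec:glue} deduces Theorem \ref{thm:main} and extends it to spaces between the algebras and $H^\infty$.

\section{Extension to continuous functions and averaging}\label{sec:ext}

In this section $1\le p<\infty$, $K$ is a compact metric space and $X$ is a closed subspace of $C(K)$. Upper bounds for $\pi_p$ will come from explicit measures.

\begin{lemma}\label{lem:dom}
Let $\mu_0,\mu_1$ be probability measures on $K$. If $\|Tf\|\le C_0\|f\|_{L^p(\mu_0)}+C_1\|f\|_{L^p(\mu_1)}$ for all $f\in X$, then $\pi_p(T)\le C_0+C_1$.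
\end{lemma}

\begin{proof}
Let $f_1,\dots,f_l\in X$. For a probability measure $\mu$ we have $\sum_i\|f_i\|^p_{L^p(\mu)}=\int\sum_i|f_i|^p\,d\mu\le\max_{\xi\in K}\sum_i|f_i(\xi)|^p$. By Minkowski's inequality in $\ell_p^l$, the left side of \eqref{eq:summing} is at most $(C_0+C_1)\max_\xi(\sum_i|f_i(\xi)|^p)^{1/p}$, and point evaluations are functionals of norm at most $1$ on $X$.
\end{proof}

Examples in few variables produce examples in more variables.

\begin{lemma}\label{lem:vars}
Let $1\le l\le n$, and let $(X_l,X_n)$ be $(A(\mathbb D^l),A(\mathbb D^n))$ or $(A(\mathbb B_l),A(\mathbb B_n))$. Let $\mathcal R:X_n\to X_l$, $\mathcal Rf(z_1,\dots,z_l)=f(z_1,\dots,z_l,0,\dots,0)$. For every operator $T$ on $X_l$ we have $\pi_p(T\mathcal R)\le\pi_p(T)$ and $i_p(T\mathcal R)\ge i_p(T)$.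
\end{lemma}

\begin{proof}
Let $\mathcal E:X_l\to X_n$, $\mathcal Ef(z)=f(z_1,\dots,z_l)$. Both $\mathcal R$ and $\mathcal E$ are contractions and $\mathcal R\mathcal E$ is the identity. By \eqref{eq:ideal}, $\pi_p(T\mathcal R)\le\pi_p(T)$ and $i_p(T)=i_p(T\mathcal R\mathcal E)\le i_p(T\mathcal R)$.
\end{proof}

For lower bounds on $i_p$ we first move an arbitrary factorization from the unknown space $(\Omega,\mu)$ to $K$. Reflexivity of $E$ is used only to keep the values of the extension in $E$.

\begin{lemma}\label{lem:ext}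
Let $E$ be reflexive, $T:X\to E$ and $i_p(T)<M$. There are an operator $T_0:C(K)\to E$ extending $T$ and a probability measure $W_0$ on $K$ with $\|T_0f\|\le M\|f\|_{L^p(W_0)}$ for all $f\in C(K)$.
\end{lemma}

\begin{proof}
Write $T=BjA$ with $B:L^p(\mu)\to E$ and $\|A\|\,\|B\|<M$. The space $L^\infty(\mu)$ is $1$-injective: $A$ extends to $\widetilde A:C(K)\to L^\infty(\mu)$ with the same norm. We recall the reason. For a finite measurable partition $\mathcal A$ of $\Omega$, the conditional expectation $\mathbb E_{\mathcal A}$ is a contraction of $L^\infty(\mu)$ onto a finite-dimensional $\ell_\infty$ space, so $\mathbb E_{\mathcal A}A$ extends to $C(K)$ with norm at most $\|A\|$ by the Hahn--Banach theorem in each coordinate. Let $\widetilde A$ be the pointwise weak$^*$ limit of these extensions along an ultrafilter on the set of partitions that contains, for each $\mathcal A$, the set of refinements of $\mathcal A$. Then $\|\widetilde A\|\le\|A\|$, and $\widetilde Af=Af$ for $f\in X$ because $\int(\mathbb E_{\mathcal A}Af)\,g\,d\mu=\int (Af)\,\mathbb E_{\mathcal A}g\,d\mu\to\int (Af)\,g\,d\mu$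 for $g\in L^1(\mu)$.

Put $T_0=Bj\widetilde A$. By \eqref{eq:ideal} and \eqref{eq:j}, $\pi_p(T_0)<M$, and Pietsch's theorem \eqref{eq:pietsch} on $C(K)$ gives $W_0$.
\end{proof}

We know nothing about $T_0$ off $X$, and nothing about $W_0$. Symmetry supplies the missing information. Suppose that $\mathbb T$ acts continuously on $K$, $(v,\xi)\mapsto v\cdot\xi$, and write $(f\circ v)(\xi)=f(v\cdot\xi)$. Suppose that $X$ is invariant under $f\mapsto f\circ v$. Let $(U_v)_{v\in\mathbb T}$ be a strongly continuous representation of $\mathbb T$ by isometries of $E$. We call $T:X\to E$ \emph{covariant} if $T(f\circ v)=U_vTf$ for all $f\in X$ and $v\in\mathbb T$.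

\begin{lemma}\label{lem:cov}
Let $E$ be reflexive, let $T:X\to E$ be covariant and $i_p(T)<M$. There are an invariant probability measure $W$ on $K$ and an operator $\widetilde T:L^p(W)\to E$ with $\|\widetilde T\|\le M$, $\widetilde Tf=Tf$ for $f\in X$, and $\widetilde T(F\circ v)=U_v\widetilde TF$ for $F\in L^p(W)$, $v\in\mathbb T$.
\end{lemma}

\begin{proof}
Take $T_0$ and $W_0$ from Lemma \ref{lem:ext}. For $f\in C(K)$ put
\[
\widetilde Tf=\int_{\mathbb T}U_v^{-1}T_0(f\circ v)\,dm(v),\qquad\int f\,dW=\int_{\mathbb T}\int_Kf(v\cdot\xi)\,dW_0(\xi)\,dm(v).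
\]
The first integrand is norm continuous in $v$, since $v\mapsto f\circ v$ is continuous into $C(K)$ and $(U_v)$ is strongly continuous and isometric. The measure $W$ is an invariant probability measure. For $f\in X$ the integrand is constantly $Tf$, so $\widetilde Tf=Tf$. By Jensen's inequality,
\[
\|\widetilde Tf\|\le M\int_{\mathbb T}\|f\circ v\|_{L^p(W_0)}\,dm(v)\le M\Big(\int_{\mathbb T}\|f\circ v\|^p_{L^p(W_0)}\,dm(v)\Big)^{1/p}=M\|f\|_{L^p(W)},
\]
so $\widetilde T$ extends by density to $L^p(W)$ with norm at most $M$. For $u\in\mathbb T$ the substitution $v'=uv$ gives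
\[
\widetilde T(f\circ u)=\int U_v^{-1}T_0\big(f\circ(uv)\big)\,dm(v)=\int U_uU_{v'}^{-1}T_0(f\circ v')\,dm(v')=U_u\widetilde Tf .
\]
As $W$ is invariant, $F\mapsto F\circ u$ is an isometry of $L^p(W)$. Both sides of the identity are therefore continuous on $L^p(W)$, and it passes from $C(K)$ to $L^p(W)$.
\end{proof}

In particular $\widetilde TF$ is defined for every bounded Borel function $F$ on $K$. Call $F$ \emph{$N$-homogeneous} if $F(v\cdot\xi)=v^NF(\xi)$ for all $v$ and $\xi$. For such $F$ covariance gives
\begin{equation}\label{eq:eigen}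
U_v\widetilde TF=v^N\,\widetilde TF\qquad(v\in\mathbb T).
\end{equation}

The case $p=1$ is a first application. We use the Fej\'er kernel $\mathcal F_d(\zeta)=\sum_{|i|\le d}(1-\frac{|i|}{d+1})\zeta^i$, which is nonnegative on $\mathbb T$ and has integral $1$, and \emph{Paley's inequality}: there is a constant $C$ with $(\sum_{k\ge0}|\hat f(2^k)|^2)^{1/2}\le C\|f\|_{L^1(m)}$ for $f\in A(\mathbb D)$.

\begin{proposition}\label{prop:p1}
For every $n\ge1$ there is a $1$-summing operator on $A(\mathbb D^n)$, and one on $A(\mathbb B_n)$, that is not $1$-integral.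
\end{proposition}

\begin{proof}
Since $\mathbb B_1=\mathbb D$, Lemma \ref{lem:vars} with $l=1$ reduces the claim to $A(\mathbb D)\subset C(\mathbb T)$. Let $Tf=(\hat f(2^k))_{k\ge0}\in\ell_2$. It is $1$-summing by Paley's inequality and Lemma \ref{lem:dom}, and it is covariant for rotations of $\mathbb T$ and $U_v=\operatorname{diag}(v^{2^k})$. Suppose $i_1(T)<M<\infty$ and apply Lemma \ref{lem:cov}. The only invariant probability measure is $W=m$. By \eqref{eq:eigen}, the $k$-th coordinate $y_k$ of $\widetilde T(\zeta^i)$ satisfies $v^{2^k}y_k=v^iy_k$ for all $v$, so $\widetilde T(\zeta^i)=0$ if $i$ is not a power of $2$; for $i=2^k$ we have $\widetilde T(\zeta^i)=T(\zeta^i)$. Hence $\widetilde Tf=(\hat f(2^k))_k$ and $(\sum_k|\hat f(2^k)|^2)^{1/2}\le M\|f\|_{L^1(m)}$ for \emph{all} trigonometric polynomials $f$. For $f=\mathcal F_d$ the right side is $M$, while $\hat f(2^k)\ge\frac12$ whenever $2^k\le(d+1)/2$, so the left side tends to infinity with $d$.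
\end{proof}

For $p>1$ this operator is harmless, by case (c) of Section \ref{subsec:simple}. There the circle acts transitively on $K$; a counterexample for $p>1$ will exploit that $K$ has many orbits.

\section{Low and tall parts: the mechanism}\label{sec:model}

From now on $1<p<\infty$ and $p\ne2$.

\subsection{Lacunary sums}

A finite sequence of integers is \emph{lacunary} if $N_1\ge1$ and $N_{k+1}\ge3N_k$. On lacunary sums all $L^q$ norms are controlled by the $\ell_2$ norm of the coefficients.

\begin{lemma}\label{lem:lac}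
For $1<q<\infty$ there is a constant $C_q$ such that for every lacunary sequence $(N_k)$, all scalars $b_k$ and all $g\in L^q(m)$,
\[
\Big\|\sum_kb_kv^{N_k}\Big\|_{L^q(m)}\le C_q\|b\|_2,\qquad\Big(\sum_k|\hat g(N_k)|^2\Big)^{1/2}\le C_{q'}\|g\|_{L^q(m)} .
\]
\end{lemma}

\begin{proof}
Let $\|b\|_2=1$, $b_k=|b_k|e^{i\theta_k}$ and $f=\sum_kb_kv^{N_k}$. For $r\ge0$ the function $x\mapsto e^{rx}$ is convex, so on $[-1,1]$ it lies below its chord: $e^{rx}\le\cosh r+x\sinh r$. Hence
\[
\int e^{\operatorname{Re}f}\,dm\le\int\prod_k\Big(\cosh|b_k|+\sinh|b_k|\,\operatorname{Re}\big(e^{i\theta_k}v^{N_k}\big)\Big)\,dm .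
\]
Expanding the product gives multiples of $v^{\sum_k\epsilon_kN_k}$ with $\epsilon_k\in\{-1,0,1\}$. Since $\sum_{i<k}N_i\le N_k(\frac13+\frac19+\cdots)<N_k$, the exponent vanishes only for $\epsilon=0$. So the integral equals $\prod_k\cosh|b_k|\le\prod_ke^{|b_k|^2/2}=e^{1/2}$. The same bound for $-b$ and $\pm ib$ gives $\int e^{|\operatorname{Re}f|}\,dm\le2e^{1/2}$ and $\int e^{|\operatorname{Im}f|}\,dm\le2e^{1/2}$. As $t^q\le q^qe^t$ for $t\ge0$, the first inequality holds with $C_q=2q(2e^{1/2})^{1/q}$. For the second, $\sum_k\bar b_k\hat g(N_k)=\int g\bar f\,dm$; apply H\"older's inequality and take the supremum over $b$.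
\end{proof}

We put
\begin{equation}\label{eq:cp}
c_p=\max(1,C_p,C_{p'}).
\end{equation}
The constant $C_{p'}$ enters the upper bounds for $\pi_p$, and this is where $p>1$ is used; the constant $C_p$ enters the lower bounds for $i_p$.

\subsection{A finite model}\label{subsec:model}

Let $\kappa\ge1$ and $0<\eta<1$. Let $E$ be $\mathbb C^\kappa$ with unit vectors $\varepsilon_1,\dots,\varepsilon_\kappa$ and the norm
\begin{equation}\label{eq:norm}
\|x\|_E=\eta\|x\|_2+\kappa^{-1/p}\|x\|_p .
\end{equation}
Let $K=\mathbb T\times\{0,1,\dots,\kappa\}$ be a union of $\kappa+1$ circles with the action $v\cdot(u,i)=(vu,i)$. Let $N_k=3^k$, and let $e_k$ be the function on $K$ that equals $\eta u^{N_k}$ on circle $0$, equals $u^{N_k}$ on circle $k$, and vanishes on the other circles. Let $X$ be the span of $e_1,\dots,e_\kappa$ and $T(\sum_kx_ke_k)=x$. This operator is covariant for $U_v=\operatorname{diag}(v^{N_k})$.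

Each coefficient $x_k$ of $f=\sum_kx_ke_k$ can be read in two places, and each place controls one half of the norm \eqref{eq:norm}. On the \emph{common} circle $f(u,0)=\eta\sum_kx_ku^{N_k}$, so $\eta\|x\|_2\le c_p\|f(\cdot,0)\|_{L^p(m)}$ by Lemma \ref{lem:lac}. On the \emph{private} circle $k$ we have $|f(u,k)|=|x_k|$, so $\kappa^{-1/p}\|x\|_p$ is the norm of $f$ in $L^p(\mu_1)$, where $\mu_1$ gives mass $1/\kappa$ to each private circle. By Lemma \ref{lem:dom}, $\pi_p(T)\le c_p+1$.

Now let $p>2$ and $i_p(T)<M$, and take $\widetilde T$ and $W$ from Lemma \ref{lem:cov}. In $C(K)$ we can do what is impossible in $X$: cut $e_k=e_k^\flat+e_k^\sharp$ into the \emph{low} part on circle $0$ and the \emph{tall} part on circle $k$. Both parts are $N_k$-homogeneous, so \eqref{eq:eigen} forces $\widetilde Te_k^\flat=x_k^\flat\varepsilon_k$ and $\widetilde Te_k^\sharp=x_k^\sharp\varepsilon_k$, and $x_k^\flat+x_k^\sharp=1$. An extension has to decide how much of $x_k$ it reads on the common circle and how much on the private one. It is then responsible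 for \emph{both} halves of the norm. A single low part has $|e_k^\flat|\le\eta$, and the second half of the norm gives $\kappa^{-1/p}|x_k^\flat|\le M\eta$. The tall parts live on different circles, so $|\sum_ke_k^\sharp|\le1$, and the first half gives $\eta\|x^\sharp\|_2\le M$. Averaging $x_k^\flat+x_k^\sharp=1$ over $k$ and using the Cauchy--Schwarz inequality,
\[
1\le M\big(\eta\,\kappa^{1/p}+\eta^{-1}\kappa^{-1/2}\big).
\]
The product of the two terms in parentheses is $\kappa^{1/p-1/2}=\kappa^{-2\sigma}$, and they are equal when $\eta^2=\kappa^{-1/2-1/p}$. With this choice $i_p(T)\ge\kappa^\sigma/2$; for $p=4$, $\eta=\kappa^{-3/8}$ and $i_4(T)\ge\kappa^{1/8}/2$.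

The model dictates the exponents used in the rest of the paper:
\begin{equation}\label{eq:exps}
\lambda=\tfrac12\big(\tfrac12+\tfrac1p\big),\qquad a=\min\big(\tfrac12,\tfrac1p\big)=\lambda-\sigma,\qquad b=\max\big(\tfrac12,\tfrac1p\big)=\lambda+\sigma .
\end{equation}
Note that $\frac14<\lambda<\frac34$.

\subsection{The general lower bound}

For $p<2$ one has to test all low parts together. They overlap, and lacunarity turns their sum into a square function. The next lemma collects the tests that we shall use for both algebras.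

\begin{lemma}\label{lem:square}
Let $\mathbb T$ act continuously on the compact metric space $K$, let $X\subset C(K)$ be closed and invariant, and let $N_1,\dots,N_\kappa$ be lacunary. Let $E=E_1\oplus\dots\oplus E_\kappa$ be finite-dimensional, with a norm for which the maps $U_v(y_k)_k=(v^{N_k}y_k)_k$ are isometries. Let $T:X\to E$ be covariant, $i_p(T)<M$ and $M'=c_pM$. Then there are a probability measure $W$ on $K$ and a linear extension $\widetilde T$ of $T$ to the bounded Borel functions with the following property. If $F_k$ is a bounded $N_k$-homogeneous Borel function for $k=1,\dots,\kappa$, then $\widetilde TF_k\in E_k$ and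
\begin{equation}\label{eq:square}
\Big\|\sum_k\widetilde TF_k\Big\|_E\le M'\Big(\int\Big(\sum_k|F_k|^2\Big)^{p/2}dW\Big)^{1/p}.
\end{equation}
In particular, if $|F_k|\le h$ for all $k$, then
\begin{itemize}
\item[(S1)] $\|\widetilde TF_k\|_E\le M'h\,W(F_k\ne0)^{1/p}\le M'h$ for each $k$;
\item[(S2)] $\|\sum_k\widetilde TF_k\|_E\le M'h\,\kappa^{1/2}$;
\item[(S3)] $\|\sum_k\widetilde TF_k\|_E\le M'h$ if the sets $\{F_k\ne0\}$ are pairwise disjoint.
\end{itemize}
\end{lemma}

\begin{proof}
Take $\widetilde T$ and $W$ from Lemma \ref{lem:cov}. By \eqref{eq:eigen}, the $l$-th component $y_l$ of $\widetilde TF_k$ satisfies $v^{N_l}y_l=v^{N_k}y_l$ for all $v$, so $y_l=0$ for $l\neq k$. By invariance of $W$, homogeneity, and Lemma \ref{lem:lac} with coefficients $F_k(\xi)$,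
\[
\int\Big|\sum_kF_k\Big|^pdW=\int_K\int_{\mathbb T}\Big|\sum_kv^{N_k}F_k(\xi)\Big|^pdm(v)\,dW(\xi)\le c_p^p\int\Big(\sum_k|F_k|^2\Big)^{p/2}dW .
\]
Together with $\|\widetilde T\|\le M$ this is \eqref{eq:square}. For (S1) take all functions but one equal to $0$; for (S2) and (S3) the square function is bounded by $h\kappa^{1/2}$ and by $h$.
\end{proof}

The next proposition keeps from the model only what the lower bound needs. The functions $e_k$ may overlap arbitrarily, as long as they do so below the height $2\eta$.

\begin{proposition}\label{prop:lower}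
Let $K$, $X$ and $N_1,\dots,N_\kappa$ be as in Lemma \ref{lem:square}. Let $\eta=\kappa^{-\lambda}$, let $E$ be $\mathbb C^\kappa$ with the norm \eqref{eq:norm}, and let $T:X\to E$ be covariant for $U_v=\operatorname{diag}(v^{N_k})$. Suppose that there are $N_k$-homogeneous functions $e_k\in X$ with $Te_k=\varepsilon_k$ and $|e_k|\le1$ such that the sets $\Delta_k=\{|e_k|>2\eta\}$ are pairwise disjoint. Then $i_p(T)\ge\kappa^\sigma/(3c_p)$.
\end{proposition}

\begin{proof}
Let $M>i_p(T)$ and apply Lemma \ref{lem:square} with $E_k=\mathbb C\varepsilon_k$. The sets $\Delta_k$ are open and invariant, so $e_k^\flat=e_k\mathbf 1_{K\setminus\Delta_k}$ and $e_k^\sharp=e_k\mathbf 1_{\Delta_k}$ are $N_k$-homogeneous Borel functions. Write $\widetilde Te_k^\flat=x_k^\flat\varepsilon_k$ and $\widetilde Te_k^\sharp=x_k^\sharp\varepsilon_k$; then $x_k^\flat+x_k^\sharp=1$.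

\emph{Low parts} satisfy $|e_k^\flat|\le2\eta$, and we use the second half of the norm. By (S1), $|x_k^\flat|\le2M'\eta\kappa^{1/p}$ for each $k$. By H\"older's inequality and (S2), $\kappa^{-1}\sum_k|x_k^\flat|\le\kappa^{-1/p}\|x^\flat\|_p\le2M'\eta\kappa^{1/2}$. The better of the two bounds is $\kappa^{-1}\sum_k|x_k^\flat|\le2M'\eta\kappa^a$.

\emph{Tall parts} satisfy $|e_k^\sharp|\le1$ and have disjoint supports, and we use the first half of the norm. By (S3), $\kappa^{-1}\sum_k|x_k^\sharp|\le\kappa^{-1/2}\|x^\sharp\|_2\le M'\eta^{-1}\kappa^{-1/2}$. By (S1), $\eta|x_k^\sharp|\le M'W(\Delta_k)^{1/p}$, and since $\sum_kW(\Delta_k)\le1$, concavity of $t^{1/p}$ gives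
\begin{equation}\label{eq:concave}
\kappa^{-1}\sum_kW(\Delta_k)^{1/p}\le\Big(\kappa^{-1}\sum_kW(\Delta_k)\Big)^{1/p}\le\kappa^{-1/p}.
\end{equation}
The better bound is $\kappa^{-1}\sum_k|x_k^\sharp|\le M'\eta^{-1}\kappa^{-b}$.

By \eqref{eq:exps}, $\eta\kappa^a=\eta^{-1}\kappa^{-b}=\kappa^{-\sigma}$. Hence $1=\kappa^{-1}\sum_k(x_k^\flat+x_k^\sharp)\le3c_pM\kappa^{-\sigma}$ for every $M>i_p(T)$.
\end{proof}

For $p=2$ we have $a=b$, the two tests of each kind give the same bound, and the argument yields nothing, in accordance with $i_2=\pi_2$.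

\section{The ball: monomials with disjoint peaks}\label{sec:ball}

Let $S=\partial\mathbb B_2$ and $s(z)=|z_1|^2$ for $z\in S$, so that $|z_2|^2=1-s(z)$. The sphere is the union of the level sets of $s$, and for $0<s<1$ the level set is the torus $\{(\sqrt s\,\theta_1,\sqrt{1-s}\,\theta_2):\theta\in\mathbb T^2\}$. These tori replace the circles of the model. A Taylor coefficient can be read on any of them, so the operator will be defined on the whole algebra. The functions $e_k$ are normalized monomials. For $\alpha=(N,N')$ with positive entries, $|z^\alpha|=s^{N/2}(1-s)^{N'/2}$ on $S$, so $|z^\alpha|/\|z^\alpha\|_\infty$ is a function of $s$ with maximum $1$; we call it the \emph{profile} of $z^\alpha$. This is where a second variable is needed: on $\mathbb T$ all monomials have modulus $1$, and no two of the sets $\Delta_k$ could be disjoint.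

Two requirements compete. All profiles must be at least $\eta$ on one common torus, $s=\frac12$, and the sets where they exceed $2\eta$ must be disjoint. We therefore take peaks that approach $\frac12$ from the right, and we tune the width of each peak so that its profile lies between $\eta$ and $2\eta$ at $s=\frac12$. For the exponent $j(r+1,r)$, the integer $r$ sets the position of the peak and $j$ sets its width.

\begin{lemma}\label{lem:peaks}
Let $0<\eta<\frac12$ and $\kappa\ge1$. There are exponents $\alpha_k=(N_k,N_k')$, $1\le k\le\kappa$, with positive integer entries and $N_1,\dots,N_\kappa$ lacunary, whose profiles $\varphi_k$ satisfy $\varphi_k(\frac12)\ge\eta$ and such that the sets $I_k=\{s\in[0,1]:\varphi_k(s)>2\eta\}$ are pairwise disjoint.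
\end{lemma}

\begin{proof}
\emph{One peak.} Let $r\ge1$ be an integer and $s^*=\frac{r+1}{2r+1}>\frac12$. The logarithmic derivative of $s^{(r+1)/2}(1-s)^{r/2}$ is $\frac{r+1}{2s}-\frac r{2(1-s)}$, which is positive for $s<s^*$ and negative for $s>s^*$. So the profile of $z_1^{r+1}z_2^r$ is
\[
\Phi_r(s)=\Big(\frac s{s^*}\Big)^{(r+1)/2}\Big(\frac{1-s}{1-s^*}\Big)^{r/2},
\]
strictly increasing on $[0,s^*]$ and strictly decreasing on $[s^*,1]$. Since $2s^*=1+\frac1{2r+1}$ and $2(1-s^*)=1-\frac1{2r+1}$, the inequality $\log(1+x)\le x$ gives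
\[
\log\Phi_r(\tfrac12)=-\tfrac12\Big[(r+1)\log\big(1+\tfrac1{2r+1}\big)+r\log\big(1-\tfrac1{2r+1}\big)\Big]\ge-\tfrac1{2(2r+1)}\ge-\tfrac16 .
\]
Thus $\frac12\le\Phi_r(\frac12)<1$. Let $j\ge1$ be the least integer with $\Phi_r(\frac12)^j<2\eta$. Then $\Phi_r(\frac12)^{j-1}\ge2\eta$, which for $j=1$ is the assumption $1\ge2\eta$. The profile $\varphi=\Phi_r^j$ of the monomial with exponent $j(r+1,r)$ therefore satisfies $\eta\le\varphi(\frac12)<2\eta$. The set $\{\varphi>2\eta\}$ contains $s^*$, and by continuity and monotonicity it is contained in $(l,1)$ for some $l>\frac12$.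

\emph{The peaks close in on $\frac12$.} Fix $l'\in(\frac12,1)$. As $r\to\infty$ we have $s^*\to\frac12$ and $s^*(1-s^*)\to\frac14>l'(1-l')$, so
\[
\Phi_r(l')^2=\Big[\frac{l'(1-l')}{s^*(1-s^*)}\Big]^r\frac{l'}{s^*}\to0 .
\]
For large $r$ we have $s^*<l'$ and $\varphi(l')\le\Phi_r(l')\le2\eta$, hence $\varphi\le2\eta$ on $[l',1]$.

\emph{Induction.} Take $r_1=1$, with the corresponding $j_1$, $\alpha_1$, $I_1$, and $l_1>\frac12$ with $I_1\subset(l_1,1)$. Given $\alpha_{k-1}$ and $l_{k-1}\in(\frac12,1)$, take $r_k$ so large that $I_k\subset(\frac12,l_{k-1})$ and $r_k+1\ge3N_{k-1}$; then $N_k=j_k(r_k+1)\ge3N_{k-1}$. Take $l_k>\frac12$ with $I_k\subset(l_k,1)$. As $I_k\ne\emptyset$, we have $l_k<l_{k-1}$. The intervals $(l_1,1)\supset I_1$ and $(l_k,l_{k-1})\supset I_k$, $k\ge2$, are pairwise disjoint.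
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:ball}]
Let $\eta=\kappa^{-\lambda}$ with $\kappa$ so large that $2\eta<1$, and take $\alpha_k,\varphi_k,I_k$ from Lemma \ref{lem:peaks}. Let $E$ be $\mathbb C^\kappa$ with the norm \eqref{eq:norm}, and put
\[
e_k=z^{\alpha_k}/\|z^{\alpha_k}\|_\infty,\qquad Tf=\big(\|z^{\alpha_k}\|_\infty\,\hat f(\alpha_k)\big)_{k\le\kappa}\quad(f\in A(\mathbb B_2)).
\]
The $\alpha_k$ are distinct, so $Te_k=\varepsilon_k$ and $T$ has rank $\kappa$.

\emph{Upper bound.} For $0<s<1$ let $m_s$ be the image of $m\times m$ under $\theta\mapsto(\sqrt s\,\theta_1,\sqrt{1-s}\,\theta_2)$. Let $f\in A(\mathbb B_2)$ and $x=Tf$. The function $f_s(z)=f(\sqrt s\,z_1,\sqrt{1-s}\,z_2)$ belongs to $A(\mathbb D^2)$, and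
\begin{equation}\label{eq:read}
\iint f_s(\theta)\,\overline{\theta^{\alpha_k}}\,dm(\theta_1)\,dm(\theta_2)=\hat f(\alpha_k)\,s^{N_k/2}(1-s)^{N_k'/2}=x_k\varphi_k(s).
\end{equation}
On the common torus, let $\|b\|_2=1$. For fixed $\theta_2$, Lemma \ref{lem:lac} with coefficients $b_k\theta_2^{N_k'}$ bounds the $L^{p'}$ norm of $\sum_kb_k\theta^{\alpha_k}$ in $\theta_1$ by $c_p$, so its norm in $L^{p'}(m\times m)$ is at most $c_p$. By \eqref{eq:read} and H\"older's inequality, $|\sum_k\bar b_kx_k\varphi_k(\frac12)|\le c_p\|f\|_{L^p(m_{1/2})}$. Taking the supremum over $b$ and using $\varphi_k(\frac12)\ge\eta$, we get $\eta\|x\|_2\le c_p\|f\|_{L^p(m_{1/2})}$. On the private tori, let $s_k\in(0,1)$ be the point with $\varphi_k(s_k)=1$. By \eqref{eq:read}, $|x_k|\le\|f\|_{L^p(m_{s_k})}$, so $\kappa^{-1/p}\|x\|_p\le\|f\|_{L^p(\mu_1)}$ with $\mu_1=\kappa^{-1}\sum_km_{s_k}$. Lemma \ref{lem:dom} gives $\pi_p(T)\le c_p+1\le2c_p$.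

\emph{Lower bound.} Let $\mathbb T$ act on $S$ by $v\cdot z=(vz_1,z_2)$. The algebra is invariant, the Taylor coefficient of $f\circ v$ at $\alpha_k$ is $v^{N_k}\hat f(\alpha_k)$, so $T$ is covariant for $\operatorname{diag}(v^{N_k})$, and $e_k$ is $N_k$-homogeneous. Moreover $|e_k(z)|=\varphi_k(s(z))\le1$, and the sets $\{|e_k|>2\eta\}=\{z:s(z)\in I_k\}$ are pairwise disjoint. Proposition \ref{prop:lower} gives $i_p(T)\ge\kappa^\sigma/(3c_p)$.
\end{proof}

\section{The bidisc: many variables inside two}\label{sec:poly}

\subsection{What has to change}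

On $\mathbb T^2$ all monomials have modulus $1$. Moreover, an operator that reads one Taylor coefficient per block into the norm \eqref{eq:norm} satisfies $\|T(f\circ\theta)\|=\|Tf\|$ for all $\theta\in\mathbb T^2$, so by case (c) of Section \ref{subsec:simple} it has $i_p(T)\le\varrho_p^2\,\pi_p(T)$. We keep only the diagonal action $v\cdot\xi=(v\xi_1,v\xi_2)$ on $\mathbb T^2$. Its orbits are labeled by $u=\xi_1\bar\xi_2$, which takes over the role of $s$. A homogeneous polynomial of degree $N=A+A'$ has the form $\xi_1^A\xi_2^{A'}G(u)$, where $G$ is a trigonometric polynomial with frequencies in $[-A,A']$, and $|G(u)|$ is the new profile.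

The blocks $E_k$ are now spaces of polynomials, and this removes a feature that we used silently. When $E_k$ is one-dimensional, a bound for $x_k^\flat$ from one half of the norm and a bound for $x_k^\sharp$ from the other half can be added. For polynomials the two halves measure sizes on two different sets, and a polynomial may split into one piece that is small on the first set and one that is small on the second. Analyticity forbids this. Let $J\subset\mathbb T$ be an arc with $m(J)=\frac12$. The value at $0$ of an analytic polynomial is bounded by the geometric mean of its average moduli on $J$ and on $\mathbb T\setminus J$ (Lemma \ref{lem:two}). Rescale the model by $\Lambda=1/\eta$, and let $g$ be analytic with modulus $1$ on $J$ and $\Lambda$ on most of $\mathbb T\setminus J$, so that $g(0)$ is of order $\Lambda^{1/2}$. Such a $g$ is not a sum of an analytic function of size $1$ on $J$ and much less than $\Lambda$ off $J$, and one of size much less than $1$ on $J$ and $\Lambda$ off $J$: both have values much smaller than $\Lambda^{1/2}$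 at $0$. The geometric mean costs a square root, which is why $\sigma$ becomes $\sigma/2$.

We need $\kappa$ such functions, all of modulus $1$ on a common set and tall on disjoint sets. With $\kappa$ independent variables this is easy: the $k$-th function is $g(z_k)$, switched off as soon as an earlier variable leaves a neighborhood of $J$. The curve $u\mapsto(u^{L_1},\dots,u^{L_\kappa})$ with rapidly increasing $L_j$ then brings the picture back to one circle.

\subsection{The profiles}

Let $\Lambda=\kappa^\lambda$, with $\kappa$ so large that $\log\kappa\ge4$ and $\Lambda^{1/2}\ge2e$, and put $\tau=1/(2\log\kappa)\le\frac18$. Let $J\subset I$ be concentric closed arcs with $m(J)=\frac12$ and $m(I)=\frac12+\tau$, and let $J^c=\mathbb T\setminus J$. The margin between $J$ and $I$ leaves room for a continuous cutoff, and $\tau$ is so small that $\Lambda^{2\tau}=e^\lambda\le e$.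

Let $\chi:\mathbb T\to[0,1]$ be continuous with $\chi=1$ on $J$ and $\chi=0$ off $I$. Let $\beta:\mathbb T\to[0,1]$ be smooth, $0$ on $I$ and $1$ on an arc of measure $\frac12-2\tau$ inside the arc $\mathbb T\setminus I$, which has measure $\frac12-\tau$. The series $h(\zeta)=\hat\beta(0)+2\sum_{i\ge1}\hat\beta(i)\zeta^i$ converges absolutely on $\overline{\mathbb D}$, so $h\in A(\mathbb D)$, and $\operatorname{Re}h=\beta$ on $\mathbb T$. The function $g=\exp(h\log\Lambda)\in A(\mathbb D)$ has $|g|=\Lambda^\beta$ on $\mathbb T$, hence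
\begin{equation}\label{eq:g}
|g|=1\text{ on }I,\qquad|g|\le\Lambda\text{ on }\mathbb T,\qquad g(0)=\Lambda^{\int\beta\,dm}\ge\Lambda^{1/2-2\tau}\ge\Lambda^{1/2}/e .
\end{equation}
For $1\le k\le\kappa$ and $z\in\mathbb T^\kappa$ put
\[
H_k(z)=\chi(z_1)\cdots\chi(z_{k-1})\,g(z_k),\qquad\Omega_k=\{z\in\mathbb T^\kappa:z_j\in I\ (j<k),\ z_k\notin I\}.
\]
The sets $\Omega_k$ are pairwise disjoint, since $k$ is the first index at which $z$ leaves $I$. Off $\Omega_k$ we have $|H_k|\le1$: either $z_j\notin I$ for some $j<k$, and $H_k(z)=0$, or $z_k\in I$, and $|g(z_k)|=1$. Everywhere $|H_k|\le\Lambda$.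

We approximate $H_k$ by polynomials. For $d\ge1$ let $\Gamma=\{-d,\dots,d\}^\kappa$ and $w(\nu)=\prod_j(1-\frac{|\nu_j|}{d+1})$ for $\nu\in\Gamma$. Let $V$ be convolution on $\mathbb T^\kappa$ with $\prod_j\mathcal F_d(z_j)$, that is, $VH=\sum_{\nu\in\Gamma}w(\nu)\hat H(\nu)z^\nu$. The kernel is nonnegative with integral $1$, so $V$ is a contraction of $C(\mathbb T^\kappa)$. As $d\to\infty$, $VH\to H$ uniformly for trigonometric polynomials $H$, hence by density for all continuous $H$. Fix $d$ with $\|VH_k-H_k\|_\infty\le\frac12$ for all $k\le\kappa$, and put $Q_k=VH_k$, $R_k=V^2H_k$. Since $R_k-H_k=V(Q_k-H_k)+(Q_k-H_k)$,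
\begin{equation}\label{eq:QR}
|Q_k|\le2\text{ off }\Omega_k,\qquad\|Q_k\|_\infty\le\Lambda,\qquad\|R_k\|_\infty\le\Lambda,\qquad\|R_k-H_k\|_\infty\le1 .
\end{equation}
Let $\mathcal P_k$ be the span of the $z^\nu$ with $\nu$ in
\[
\Gamma_k=\{\nu\in\Gamma:\ \nu_k\ge0,\ \nu_j=0\text{ for }j>k\}.
\]
Its elements are analytic in $z_k$ and do not depend on $z_j$ for $j>k$. The same holds for $H_k$, so $Q_k,R_k\in\mathcal P_k$.

\subsection{Digits}

Put $L_j=(8d)^{j-1}$ and
\[
\gamma(u)=(u^{L_1},\dots,u^{L_\kappa}),\quad c(\nu)=\sum_j\nu_jL_j,\quad A_k=d\sum_{j<k}L_j,\quad N_k=A_k+A_{k+1}.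
\]
Then $z^\nu$ becomes $u^{c(\nu)}$ along $\gamma$, and $\nu\in\Gamma$ is the string of signed digits of $c(\nu)$ in base $8d$. The point of the next lemma is (i): the window of frequencies available in degree $N_k$ selects exactly the set $\Gamma_k$, including the one-sided condition $\nu_k\ge0$.

\begin{lemma}\label{lem:digits}
\begin{itemize}
\item[(i)] For $\nu\in\Gamma$ we have $-A_k\le c(\nu)\le A_{k+1}$ if and only if $\nu\in\Gamma_k$.
\item[(ii)] The map $c$ is injective on $\Gamma$; in particular $c(\nu)=0$ only for $\nu=0$.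
\item[(iii)] The sequence $N_1,\dots,N_\kappa$ is lacunary.
\end{itemize}
\end{lemma}

\begin{proof}
Summing the geometric series, $A_l=d(L_l-1)/(8d-1)\le L_l/7$.

(i) Suppose that the largest $l$ with $\nu_l\ne0$ exceeds $k$. Then $|c(\nu)|\ge L_l-A_l\ge\frac67L_l>A_l\ge A_{k+1}\ge A_k$, so $c(\nu)$ is outside the window. Suppose next that $\nu_j=0$ for all $j>k$. Then $c(\nu)\le A_{k+1}$. If $\nu_k\ge0$, then $c(\nu)\ge-A_k$. If $\nu_k\le-1$, then $c(\nu)\le-L_k+A_k<-A_k$.

(ii) If $\nu\ne\nu'$ and $l$ is the largest index with $\nu_l\ne\nu_l'$, then $|c(\nu)-c(\nu')|\ge L_l-2A_l>0$.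

(iii) We have $N_1=d\ge1$. Since $A_{k+2}=d+8dA_{k+1}$ and $N_k\le2A_{k+1}$, we get $N_{k+1}\ge A_{k+2}\ge8dA_{k+1}\ge4N_k$.
\end{proof}

For example, if $d=1$ then $L_j=1,8,64,\dots$, $A_k=0,1,9,73,\dots$ and $N_k=1,10,82,\dots$. The six exponents in $\Gamma_2$ have $c(\nu)\in\{-1,0,1,7,8,9\}$, which lie in $[-1,9]$, and $z^\nu$ corresponds to the monomial $\xi_1^{1+c(\nu)}\xi_2^{9-c(\nu)}$ of degree $10$. The exponents with $\nu_2=-1$ give $c(\nu)\le-7$ and would need a negative power of $\xi_1$.

\subsection{The operator and its summing norm}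

The common set is $J^\kappa$ and the $k$-th private set is $\{z\in\mathbb T^\kappa:z_j\in J\ (j<k),\ z_k\in J^c\}$. Let $\omega$ and $\omega_k$ be the normalized restrictions of Haar measure to these sets. Let $E=\mathcal P_1\oplus\dots\oplus\mathcal P_\kappa$ with the norm
\begin{equation}\label{eq:norm2}
\|(q_k)\|_E=\Big\|\Big(\sum_k|q_k|^2\Big)^{1/2}\Big\|_{L^p(\omega)}+\Big(\kappa^{-1}\sum_k\|q_k\|^p_{L^p(\omega_k)}\Big)^{1/p},
\end{equation}
modeled on \eqref{eq:norm}. Both terms are seminorms, and the first is a norm because a trigonometric polynomial that vanishes on $J^\kappa$ is $0$ (induct on the variables). For $f\in A(\mathbb D^2)$ let $Tf=(T_kf)_{k\le\kappa}$ with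
\[
T_kf=\sum_{\nu\in\Gamma_k}w(\nu)\,\hat f\big(A_k+c(\nu),\,A_{k+1}-c(\nu)\big)\,z^\nu ;
\]
the indices are nonnegative by Lemma \ref{lem:digits}(i). So $T_k$ takes the homogeneous part of degree $N_k$, reads it as a function of $u$ and lifts it to a function on $\mathbb T^\kappa$. The Fej\'er weights make the lifting an average against a probability kernel, the same for all $k$. This allows us to dominate norms with respect to $\omega$ and $\omega_k$ by $L^p$ norms of $f$ with respect to probability measures on $\mathbb T^2$.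

\begin{lemma}\label{lem:upper2}
$\pi_p(T)\le2c_p$.
\end{lemma}

\begin{proof}
Let $f\in A(\mathbb D^2)$ and $u\in\mathbb T$. The function $v\mapsto f(vu,v)$ lies in $A(\mathbb D)$, and its coefficient at $v^N$ is $\sum_{i=0}^N\hat f(i,N-i)u^i$. Hence
\[
f_k(u):=u^{-A_k}\int f(vu,v)\,v^{-N_k}\,dm(v)=\sum_{c=-A_k}^{A_{k+1}}\hat f(A_k+c,A_{k+1}-c)\,u^c .
\]
Let $\psi(u)=\int|f(vu,v)|^p\,dm(v)$. By Lemma \ref{lem:lac} and Lemma \ref{lem:digits}(iii), $(\sum_k|f_k(u)|^2)^{p/2}\le c_p^p\psi(u)$, and by Jensen's inequality $|f_k(u)|^p\le\psi(u)$. Consider the kernel of $V$ along the curve $\gamma$,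
\[
\mathcal K(z,u)=\prod_{j\le\kappa}\mathcal F_d\big(z_j\bar u^{L_j}\big)=\sum_{\nu\in\Gamma}w(\nu)\,z^\nu u^{-c(\nu)}\ge0 .
\]
By Lemma \ref{lem:digits}(ii), $\int\mathcal K(z,u)\,dm(u)=w(0)=1$ for each $z$. In $\int f_k(u)\mathcal K(z,u)\,dm(u)$ the term $\nu$ contributes only if $c(\nu)\in[-A_k,A_{k+1}]$, so by Lemma \ref{lem:digits}(i) this integral equals $T_kf(z)$. With respect to the probability measure $\mathcal K(z,u)\,dm(u)$, Minkowski's inequality for the $\ell_2^\kappa$-valued function $(f_k)_k$ and Jensen's inequality give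
\[
\Big(\sum_k|T_kf(z)|^2\Big)^{p/2}\le c_p^p\int\mathcal K(z,u)\psi(u)\,dm(u),\qquad|T_kf(z)|^p\le\int\mathcal K(z,u)\psi(u)\,dm(u).
\]
For a probability measure $\omega'$ on $\mathbb T^\kappa$, the formula $\int\phi\,d\mu=\iiint\phi(vu,v)\mathcal K(z,u)\,dm(v)\,dm(u)\,d\omega'(z)$ defines a probability measure $\mu$ on $\mathbb T^2$. Let $\mu_0$ correspond to $\omega'=\omega$ and $\mu_1$ to $\omega'=\kappa^{-1}\sum_k\omega_k$. Integrate the first inequality against $\omega$; integrate the second against $\omega_k$ and average over $k$. The result is $\|Tf\|_E\le c_p\|f\|_{L^p(\mu_0)}+\|f\|_{L^p(\mu_1)}$, and Lemma \ref{lem:dom} applies.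
\end{proof}

\subsection{A two-set inequality}

For $q\in\mathcal P_k$ let $q^\circ=\sum_{\nu_k=0}\hat q(\nu)z^\nu$ be the value of $q$ at $z_k=0$; it depends only on $z'=(z_1,\dots,z_{k-1})$.

\begin{lemma}\label{lem:two}
For $q\in\mathcal P_k$ we have $\|q^\circ\|_{L^1(\omega)}\le\|q\|_{L^1(\omega)}^{1/2}\,\|q\|_{L^1(\omega_k)}^{1/2}$.
\end{lemma}

\begin{proof}
Fix $z'$. The function $\zeta\mapsto q(z',\zeta)$ of $\zeta=z_k$ is a polynomial, so $\log|q(z',\cdot)|$ is subharmonic or identically $-\infty$, and $\log|q^\circ(z')|\le\int\log|q(z',\zeta)|\,dm(\zeta)$. Split the integral over $J$ and $J^c$. The measure $2m$ is a probability measure on each of them, and Jensen's inequality for the concave function $\log$ gives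
\[
|q^\circ(z')|\le\Big(2\int_J|q(z',\zeta)|\,dm(\zeta)\Big)^{1/2}\Big(2\int_{J^c}|q(z',\zeta)|\,dm(\zeta)\Big)^{1/2}.
\]
Average over $z'\in J^{k-1}$ and use the Cauchy--Schwarz inequality. Since $q$ does not depend on $z_j$ for $j>k$, the averages of the two parentheses are $\|q\|_{L^1(\omega)}$ and $\|q\|_{L^1(\omega_k)}$.
\end{proof}

The condition $\nu_k\ge0$ is essential here. For Fej\'er means of a continuous function of $z_k$ that vanishes on $J$ and has mean $1$, the coefficient of $z_k^0$ is $1$ while the average modulus on $J$ tends to $0$ and the one on $J^c$ stays bounded.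

\subsection{The lower bound}

\begin{proof}[Proof of Theorem \ref{thm:poly}]
In view of Lemma \ref{lem:upper2} it remains to bound $i_p(T)$ from below. Let $M>i_p(T)$ and $M'=c_pM$.

\emph{Setup.} Let $\mathbb T$ act diagonally on $K=\mathbb T^2$, and let $U_v$ be multiplication by $v^{N_k}$ on $\mathcal P_k$. These maps preserve the norm \eqref{eq:norm2}, and $T$ is covariant because $(A_k+c)+(A_{k+1}-c)=N_k$. Lemma \ref{lem:square} applies with $E_k=\mathcal P_k$. For $q\in\mathcal P_k$ the function
\[
\xi_1^{A_k}\xi_2^{A_{k+1}}\,q\big(\gamma(\xi_1\bar\xi_2)\big)=\sum_{\nu\in\Gamma_k}\hat q(\nu)\,\xi_1^{A_k+c(\nu)}\xi_2^{A_{k+1}-c(\nu)}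
\]
on $\mathbb T^2$ is a homogeneous polynomial of degree $N_k$ by Lemma \ref{lem:digits}(i). Its monomials are distinct by Lemma \ref{lem:digits}(ii), so $T_k$ maps it to $\sum_\nu w(\nu)\hat q(\nu)z^\nu=Vq$, and $T_l$ maps it to $0$ for $l\ne k$. With $k=1$ and $q=1$ we see that $\|T(\xi_2^d)\|_E\ge1$, so $M>\|T\|\ge1$ and $M'\ge1$. With $q=Q_k$ we obtain the test functions
\[
F_k(\xi)=\xi_1^{A_k}\xi_2^{A_{k+1}}\,Q_k\big(\gamma(\xi_1\bar\xi_2)\big)\in A(\mathbb D^2),\qquad T_kF_k=VQ_k=R_k .
\]

\emph{Cutting.} The sets $\Delta_k=\{\xi\in\mathbb T^2:\gamma(\xi_1\bar\xi_2)\in\Omega_k\}$ are Borel, invariant and pairwise disjoint. The functions $F_k^\flat=F_k\mathbf 1_{K\setminus\Delta_k}$ and $F_k^\sharp=F_k\mathbf 1_{\Delta_k}$ are $N_k$-homogeneous, and $|F_k^\flat|\le2$, $|F_k^\sharp|\le\Lambda$ by \eqref{eq:QR}. Put $q_k^\flat=\widetilde TF_k^\flat$ and $q_k^\sharp=\widetilde TF_k^\sharp$. These are elements of $\mathcal P_k$, in particular analytic in $z_k$, and $q_k^\flat+q_k^\sharp=R_k$.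

\emph{Four averages.} Write $\operatorname{Av}_k$ for $\kappa^{-1}\sum_{k\le\kappa}$. We claim that
\begin{equation}\label{eq:four}
\begin{aligned}
\operatorname{Av}_k\|q_k^\flat\|_{L^1(\omega)}&\le2M', &\qquad \operatorname{Av}_k\|q_k^\flat\|_{L^1(\omega_k)}&\le2M'\kappa^a,\\
\operatorname{Av}_k\|q_k^\sharp\|_{L^1(\omega)}&\le M'\Lambda\kappa^{-b}, &\qquad \operatorname{Av}_k\|q_k^\sharp\|_{L^1(\omega_k)}&\le3M'\Lambda .
\end{aligned}
\end{equation}
All measures are probability measures, so $L^1$ norms are bounded by $L^p$ norms. An element $q$ of the single summand $\mathcal P_k$ has norm $\|q\|_{L^p(\omega)}+\kappa^{-1/p}\|q\|_{L^p(\omega_k)}$.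

For the low parts, (S1) gives $\|q_k^\flat\|_{L^p(\omega)}\le2M'$, which proves the first bound, and $\|q_k^\flat\|_{L^p(\omega_k)}\le2M'\kappa^{1/p}$. From (S2) and the second half of the norm, $\operatorname{Av}_k\|q_k^\flat\|_{L^p(\omega_k)}\le(\operatorname{Av}_k\|q_k^\flat\|^p_{L^p(\omega_k)})^{1/p}\le2M'\kappa^{1/2}$. The better of these two estimates is the second bound.

For the tall parts, (S1) gives $\|q_k^\sharp\|_{L^p(\omega)}\le M'\Lambda W(\Delta_k)^{1/p}$, whose average is at most $M'\Lambda\kappa^{-1/p}$ by \eqref{eq:concave}. From the Cauchy--Schwarz inequality, (S3) and the first half of the norm,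
\[
\operatorname{Av}_k\|q_k^\sharp\|_{L^1(\omega)}\le\kappa^{-1/2}\int\Big(\sum_k|q_k^\sharp|^2\Big)^{1/2}d\omega\le M'\Lambda\kappa^{-1/2}.
\]
The better of these two estimates is the third bound. Finally $q_k^\sharp=R_k-q_k^\flat$, so by \eqref{eq:QR} the fourth average is at most $\Lambda+2M'\kappa^a\le3M'\Lambda$, because $a<\lambda$ and $M'\ge1$.

\emph{The values at $z_k=0$.} By Lemma \ref{lem:two}, the Cauchy--Schwarz inequality in $k$ and \eqref{eq:four},
\[
\operatorname{Av}_k\|(q_k^\flat)^\circ\|_{L^1(\omega)}\le2M'\kappa^{a/2},\qquad\operatorname{Av}_k\|(q_k^\sharp)^\circ\|_{L^1(\omega)}\le\sqrt3\,M'\Lambda\kappa^{-b/2}.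
\]
By \eqref{eq:exps}, $\kappa^{a/2}=\kappa^{(\lambda-\sigma)/2}$ and $\Lambda\kappa^{-b/2}=\kappa^{\lambda-(\lambda+\sigma)/2}$ both equal $\Lambda^{1/2}\kappa^{-\sigma/2}$. Hence $\operatorname{Av}_k\|R_k^\circ\|_{L^1(\omega)}\le4M'\Lambda^{1/2}\kappa^{-\sigma/2}$. On the other hand, for $z'\in J^{k-1}$ all factors $\chi(z_j)$ equal $1$, so $H_k(z',\zeta)=g(\zeta)$. The function $R_k(z',\cdot)-g\in A(\mathbb D)$ is bounded by $1$ on $\mathbb T$ by \eqref{eq:QR}, hence at $0$. With \eqref{eq:g} and $\Lambda^{1/2}\ge2e$,
\[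
|R_k^\circ(z')|\ge g(0)-1\ge\Lambda^{1/2}/e-1\ge\Lambda^{1/2}/(2e)\qquad(z'\in J^{k-1},\ k\le\kappa).
\]
Comparing the two estimates gives $c_pM\ge\kappa^{\sigma/2}/(8e)\ge\kappa^{\sigma/2}/100$ for every $M>i_p(T)$.
\end{proof}

\section{From finite rank operators to a single operator}\label{sec:glue}

\begin{lemma}\label{lem:glue}
Let $X$ be a Banach space and $C<\infty$. Suppose that for every $t>0$ there is an operator from $X$ to a finite-dimensional space with $\pi_p\le C$ and $i_p\ge t$. Then there are an $\ell_2$-sum $E$ of finite-dimensional spaces and an operator $T:X\to E$ with $\pi_p(T)\le C$ that is not $p$-integral. Moreover $T$ is the limit in the norm $\pi_p$ of finite rank operators; in particular $T$ is compact.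
\end{lemma}

\begin{proof}
Choose $T_i:X\to E_i$, $i\ge1$, with $\dim E_i<\infty$, $\pi_p(T_i)\le C$ and $i_p(T_i)\ge4^i$. Let $E=(\bigoplus_iE_i)_{\ell_2}$ and $Tx=(2^{-i}T_ix)_i$. Then $\|Tx\|\le\sum_i2^{-i}\|T_ix\|$, and Minkowski's inequality in \eqref{eq:summing} gives $\pi_p(T)\le\sum_i2^{-i}\pi_p(T_i)\le C$. In the same way, the finite rank operator obtained by keeping the first $l$ coordinates differs from $T$ by at most $2^{-l}C$ in $\pi_p$, hence in operator norm. The coordinate projections $E\to E_i$ are contractions, so \eqref{eq:ideal} gives $2^i\le i_p(2^{-i}T_i)\le i_p(T)$ for all $i$, and $i_p(T)=\infty$.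
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:main}]
Since $p\ne2$ we have $\sigma>0$, so the lower bounds in Theorems \ref{thm:ball} and \ref{thm:poly} tend to infinity with $\kappa$. By Lemma \ref{lem:vars} with $l=2$, the hypothesis of Lemma \ref{lem:glue} holds for $X=A(\mathbb B_n)$ and $X=A(\mathbb D^n)$ with $C=2c_p$. An $\ell_2$-sum of finite-dimensional spaces is reflexive.
\end{proof}

By Lemma \ref{lem:glue} the operator in Theorem \ref{thm:main} can be taken compact, with values in an $\ell_2$-sum of finite-dimensional spaces. The finite rank operators use only finitely many Taylor coefficients, so the result does not depend on continuity up to the boundary.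

\begin{proposition}\label{prop:between}
Let $n\ge2$, $1<p<\infty$, $p\ne2$. Let $Y$ be $A(\mathbb D^n)$ or $A(\mathbb B_n)$, let $H^\infty$ be the space of bounded holomorphic functions on the same domain, with the supremum norm, and let $X$ be a closed subspace with $Y\subset X\subset H^\infty$. Then there is a $p$-summing operator on $X$ that is not $p$-integral.
\end{proposition}

\begin{proof}
Let $T=T'\mathcal R:Y\to E$, where $T'$ is the operator constructed for Theorem \ref{thm:ball} or \ref{thm:poly} and $\mathcal R$ is as in Lemma \ref{lem:vars}. For $0<r<1$ let $f_r(z)=f(rz)$ and define $T^{(r)}:X\to E$ by $T^{(r)}f=T(f_r)$. The map $f\mapsto f_r$ is a contraction from $X$ to $Y$, so $\pi_p(T^{(r)})\le\pi_p(T)\le2c_p$. A Taylor coefficient of total degree $N$ is multiplied by $r^N$ under $f\mapsto f_r$. Hence $T(f_r)=D_rTf$ for $f\in Y$, where $D_r$ multiplies the $k$-th coordinate by $r^{N_k+N_k'}$ in the case of the ball and the summand $\mathcal P_k$ by $r^{N_k}$ in the case of the polydisc. Thus $T$ is $D_r^{-1}$ composed with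 the restriction of $T^{(r)}$ to $Y$, and $i_p(T)\le\|D_r^{-1}\|\,i_p(T^{(r)})$ by \eqref{eq:ideal}. As $E$ is finite-dimensional, $\|D_r^{-1}\|\to1$ when $r\to1$. So $X$ carries operators into finite-dimensional spaces with $\pi_p\le2c_p$ and arbitrarily large $i_p$, and Lemma \ref{lem:glue} applies.
\end{proof}

\begin{thebibliography}{1}

\bibitem{book}
A printed mathematics book, Problem 11.2(a).

\end{thebibliography}
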